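# Infinite ascending chains of finitely generated groups below $F_2$

## 1. Three theorems on the order of finitely generated groups

**Theorem 1.** If $G$ is a finitely generated group with $G\prec F_2$, then there is an infinite chain
$$G=G_0\prec G_1\prec G_2\prec\cdots$$
of finitely generated groups with $G_i\prec F_2$ for all $i$. Hence, for finitely generated $G$, the filter $\mathrm{Fil}_{\mathcal F}(G)$ satisfies the maximum chain condition if and only if $G\simeq F_2$.

The relation $\prec$ compares groups up to finite index and finite normal subgroups. Under this comparison $F_2$, the free group of rank 2, is the largest finitely generated group. The problem we answer asks us to prove or disprove that whenever $G\lessdot F_2$ (another notation for $G\prec F_2$), the filter $\mathrm{Fil}_{\mathcal F}(G)$ of all classes above $[G]$ fails the maximum chain condition. Theorem 1 says that this is true: no finitely generated group sits just a few steps below the top. We shall also prove two stronger statements.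

**Theorem 2.** Every countable set of elements of $\mathcal F\setminus\{[F_2]\}$ has a strict upper bound in $\mathcal F\setminus\{[F_2]\}$. Hence for every finitely generated $G\prec F_2$ there is a strictly ascending chain $(G_\alpha)_{\alpha<\omega_1}$ of type $\omega_1$ with $G_0=G$ and all $G_\alpha\prec F_2$.

**Theorem 3.** Let $G\prec F_2$ be finitely generated. The poset of finite subsets of a set of cardinality $2^{\aleph_0}$, ordered by inclusion, order-embeds in $\mathrm{Fil}_{\mathcal F}(G)\setminus\{[F_2]\}$. In particular $\mathrm{Fil}_{\mathcal F}(G)$ has an antichain of cardinality $2^{\aleph_0}$. This is the largest possible cardinality, since $|\mathcal F|\le2^{\aleph_0}$.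

The last bound holds because every finitely generated group is a quotient of a free group of finite rank, and such a countable group has at most $2^{\aleph_0}$ subsets.

We now unpack the words.

**Definition (the relation $\preccurlyeq$).** For groups $G,H$ write $G\preccurlyeq H$ if there are a subgroup $H^\circ$ of finite index in $H$, a subgroup $G^\circ$ of finite index in $G$, a finite normal subgroup $N^\circ$ of $G^\circ$, and an epimorphism $H^\circ\to G^\circ/N^\circ$. Write $G\simeq H$ if $G\preccurlyeq H$ and $H\preccurlyeq G$, and $G\prec H$ if $G\preccurlyeq H$ but not $H\preccurlyeq G$. The $\simeq$-class of $G$ is $[G]$.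

**Definition (the poset and its filters).** $\mathcal F$ is the set of classes $[G]$ of finitely generated groups, ordered by $\preccurlyeq$. For finitely generated $G$, $\mathrm{Fil}_{\mathcal F}(G)$ is the set of all $[H]\in\mathcal F$ with $[H]\succcurlyeq[G]$. A poset satisfies the *maximum chain condition* if it has no infinite strictly ascending chain.

The relation is clearly reflexive. Here is why it is transitive.

**Lemma 4.** If $A\preccurlyeq B$ and $B\preccurlyeq C$, then $A\preccurlyeq C$.

*Proof.* Let $\alpha:B_1\to A_1/N$ and $\gamma:C_1\to B_2/P$ be epimorphisms as in the definition. Put $B_3=B_1\cap B_2$, a finite-index subgroup of $B$. The subgroup $\gamma^{-1}(B_3P/P)$ has finite index in $C$, and it maps onto $B_3P/P\cong B_3/(B_3\cap P)$. The image $\alpha(B_3)$ has finite index in $A_1/N$, so $\alpha(B_3)=A_3/N$ with $A_3$ of finite index in $A$. The image $\alpha(B_3\cap P)$ is a finite normal subgroup of $A_3/N$, so it equals $N'/N$ with $N'$ finite and normal in $A_3$. Hence $\alpha$ induces an epimorphism $B_3/(B_3\cap P)\to A_3/N'$. Composing, a finite-index subgroup of $C$ maps onto $A_3/N'$. $\square$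

**Example.** If $G\preccurlyeq 1$, then $G^\circ/N^\circ$ is trivial for some $G^\circ$ of finite index and $N^\circ$ finite, so $G$ is finite. Thus $[1]$ is the class of finite groups. The infinite dihedral group contains $\mathbb Z$ with index 2, so it is $\simeq\mathbb Z$. Finally, $\mathbb Z^m\preccurlyeq\mathbb Z^n$ iff $m\le n$: finite-index subgroups of $\mathbb Z^n$ are isomorphic to $\mathbb Z^n$, finite subgroups of $\mathbb Z^m$ are trivial, and $\mathbb Z^n$ maps onto $\mathbb Z^m$ iff $m\le n$.

## 2. Being below $F_2$ means not being large

We use the following textbook facts about free groups. Subgroups of free groups are free, and a subgroup of index $j$ in a free group of finite rank $r\geq 1$ has rank $1+j(r-1)$. Free groups are torsion-free and residually finite. The centralizer of a nontrivial element of a free group is cyclic. About a finitely generated group we use that it has finitely many subgroups of each finite index, and that these are finitely generated.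

**Definition (large).** A group $Q$ is *large* if $F_2\preccurlyeq Q$.

**Lemma 5.**

1. If a finite-index subgroup of $H$ maps onto $G$, then $G\preccurlyeq H$. In particular quotients of $H$ are $\preccurlyeq H$. A finite-index subgroup of $H$ is $\simeq H$.
2. $Q$ is large iff some finite-index subgroup of $Q$ maps onto a nonabelian free group, and equivalently iff some finite-index subgroup of $Q$ maps onto $F_2$.
3. If $Q$ is large and $Q\preccurlyeq G$, then $G$ is large.
4. Torsion groups and solvable groups are not large.
5. If $G$ is finitely generated, then $G\preccurlyeq F_2$. Moreover $G\prec F_2$ iff $G$ is not large.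

*Proof.* (1) Take $G^\circ=G$ and $N^\circ=1$. If $H_1\le H$ has finite index, the identity of $H_1$ shows $H_1\preccurlyeq H$. Taking $G=H$, $G^\circ=H_1$ and $N^\circ=1$ in the definition, it also shows $H\preccurlyeq H_1$.

(2) Suppose $F_2\preccurlyeq Q$. Then a finite-index subgroup of $Q$ maps onto $L/N$ with $L$ of finite index in $F_2$ and $N$ finite. Since $F_2$ is torsion-free, $N=1$, and $L$ is free of rank at least $2$. Conversely a nonabelian free group maps onto $F_2$ by killing all but two basis elements, so (1) applies.

(3) This is Lemma 4.

(4) Subgroups and quotients of torsion groups are torsion, and those of solvable groups are solvable. A nonabelian free group is neither.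

(5) By the rank formula $F_2$ has finite-index subgroups of every finite rank $\ge2$, and one of them maps onto $G$. So $G\preccurlyeq F_2$ always, and $G\prec F_2$ holds iff $F_2\not\preccurlyeq G$. $\square$

**Example.** Let $p\ge2$. The group $\mathbb Z*\mathbb Z/p=\langle a\rangle*\langle b\mid b^p\rangle$ is large: the kernel of the map to $\mathbb Z/p$ with $a\mapsto0$, $b\mapsto1$ has index $p$ and is free on the $p$ elements $b^kab^{-k}$, $0\le k<p$.

So Theorem 1 says that above every finitely generated non-large group there is an infinite strictly ascending chain of finitely generated non-large groups. The converse part of Theorem 1 is immediate: if $G\simeq F_2$ and $H\succcurlyeq G$ is finitely generated, then $H\simeq F_2$ by Lemma 5(5), so $\mathrm{Fil}_{\mathcal F}(G)=\{[F_2]\}$, a one-point poset.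

**Cases that can be done by hand.** For $G=\mathbb Z^n$ the chain $\mathbb Z^n\prec\mathbb Z^{n+1}\prec\cdots$ works. Let $G$ be a finitely generated torsion group. Then
$$G\prec G\times\mathbb Z\prec G\times\mathbb Z^2\prec\cdots.$$
Indeed, if $G\times\mathbb Z^{k+1}\preccurlyeq G\times\mathbb Z^k$, then $\mathbb Z^{k+1}\preccurlyeq G\times \mathbb Z^k$, so a finite-index subgroup $U$ of $G\times\mathbb Z^k$ maps onto a finite-index subgroup of $\mathbb Z^{k+1}$, that is, onto a copy of $\mathbb Z^{k+1}$. The torsion group $U\cap G$ is killed, so $\mathbb Z^{k+1}$ is a quotient of $U/(U\cap G)$, which embeds in $\mathbb Z^k$. This is impossible. That these groups are not large follows from Lemma 7 below.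

**Where multiplication by $\mathbb Z$ stops.** Let $G=\mathbb Z\wr\mathbb Z=\mathbb Z[t^{\pm1}]\rtimes\langle t\rangle$, which is metabelian and hence not large. Its index-2 subgroup $\mathbb Z[t^{\pm1}]\rtimes\langle s\rangle$, $s=t^2$, is $\mathbb Z[s^{\pm1}]^2\rtimes\langle s\rangle$, because $1,t$ is a basis of $\mathbb Z[t^{\pm1}]$ over $\mathbb Z[s^{\pm1}]$. Dividing the second summand by its submodule $(s-1)\mathbb Z[s^{\pm1}]$ gives $(\mathbb Z[s^{\pm1}]\oplus\mathbb Z)\rtimes\langle s\rangle$ with trivial action on the new summand $\mathbb Z$. This group is $(\mathbb Z\wr\mathbb Z)\times\mathbb Z$. So $G\times\mathbb Z\preccurlyeq G$, and we have not moved up. Multiplying by $F_2$ instead jumps to the top at once.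

We therefore need a factor $K$ that depends on $G$. If $K$ is finitely generated and $K\not\preccurlyeq G$, then $G\times K\not\preccurlyeq G$, since otherwise $K\preccurlyeq G\times K\preccurlyeq G$. Two tasks remain: to show that $G\times K$ is not large if $G$ and $K$ are not, and to find $K$.

## 3. Products of non-large groups

**Lemma 6.** In a nonabelian free group, two nontrivial normal subgroups do not commute elementwise.

*Proof.* Let $A,C\ne1$ be commuting normal subgroups of a nonabelian free group $L$, and let $1\ne c\in C$. Then $A$ lies in the centralizer of $c$, which is cyclic. So $A=\langle z\rangle\cong\mathbb Z$. Since $A$ is normal, $L$ acts on it by conjugation through $\mathrm{Aut}(\mathbb Z)=\{\pm1\}$, and a subgroup of index at most $2$ centralizes $z$. That subgroup is cyclic, being contained in the centralizer of $z$. But finite-index subgroups of a nonabelian free group are nonabelian. $\square$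

**Lemma 7.** Let $U\le A_1\times\dots\times A_n$ with $n\geq 1$, where no $A_j$ is large and each coordinate projection of $U$ has finite index in $A_j$. Then $U$ is not large. In particular a direct product of finitely many non-large groups is not large.

*Proof.* Suppose a finite-index subgroup $V$ of $U$ maps onto a nonabelian free group. The projection of $V$ to $A_j$ has finite index in $A_j$, so it is not large by Lemma 5(1),(3). Replace $A_j$ by this projection. Now $V$ is *subdirect*: it projects onto every $A_j$. We show by induction on $n$ that a subdirect product $V$ of $n$ non-large groups has no epimorphism $\varphi$ onto a nonabelian free group.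

For $n=1$ we have $V=A_1$, which is not large. Let $n\ge2$. Let $N_1$ be the kernel of the projection $V\to A_2\times\dots\times A_n$ and $N_2$ the kernel of $V\to A_1$. An element of $N_1$ is trivial outside coordinate 1 and an element of $N_2$ is trivial in coordinate 1, so $[N_1,N_2]=1$. As $\varphi$ is onto, $\varphi(N_1)$ and $\varphi(N_2)$ are commuting normal subgroups, and one of them is trivial by Lemma 6. If $\varphi(N_2)=1$, then $\varphi$ factors through $V/N_2\cong A_1$, and $A_1$ is large, a contradiction. If $\varphi(N_1)=1$, then $\varphi$ factors through the image of $V$ in $A_2\times\dots\times A_n$, which is subdirect there. This contradicts the induction hypothesis. $\square$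

Theorem 1 is now reduced to one statement: *for every finitely generated non-large $G$ there is a finitely generated non-large $K$ with $K\not\preccurlyeq G$.* We shall build $K$ as a quotient of $F=F(a,b)$, the free group on $a,b$, and we shall make it a torsion group, which guarantees that it is not large.

## 4. Schemes: the relation $F/R\preccurlyeq G$ in terms of finite sets

To diagonalize against all the ways in which $F/R\preccurlyeq G$ could hold, we need a list of them. The list must be countable, and it must not depend on $R$.

Let $G$ be finitely generated. Fix a finite generating tuple for every finite-index subgroup of $G$ and of $F$. All words below are group words, so inverses are allowed.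

**Definition (scheme).** A *scheme* over $G$ is a tuple $\sigma=(H,E,S,u,v)$, where

- $H\le G$ has finite index, with fixed generators $h=(h_1,\dots,h_d)$;
- $E\le F$ has finite index, with fixed generators $e_1,\dots,e_q$;
- $S\subset E$ is finite and nonempty, $u=(u_1,\dots,u_d)\in E^d$, and $v=(v_1,\dots,v_q)$ consists of words in $d$ letters.

The *clauses* of $\sigma$ are the following finite subsets of $F$:

1. $\{ss'^{-1}s''^{-1}:s''\in S\}$ for $s,s'\in S$, and $\{e_lse_l^{-1}s''^{-1}:s''\in S\}$ for $s\in S$, $1\le l\le q$;
2. $\{r(u)s^{-1}:s\in S\}$ for every word $r$ in $d$ letters with $r(h)=1$ in $H$;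
3. $\{v_l(u)^{-1}e_ls^{-1}:s\in S\}$ for $1\le l\le q$.

A normal subgroup $R\trianglelefteq F$ *satisfies* $\sigma$ if $R\cap W\ne\emptyset$ for every clause $W$ of $\sigma$.

There are infinitely many clauses of type (2), but each single clause is a finite set. There are only countably many schemes over $G$: there are countably many choices for $H$ and $E$, and then countably many for $S$, $u$, $v$.

**Example.** Let $G=H=\mathbb Z$ with generator $h_1$, let $E=F$ with fixed generators $a,b$, let $S=\{1\}$, $u=(a)$, $v_1=x_1$, and let $v_2$ be the empty word. The clauses of type (1) are all $\{1\}$. A word $r$ in one letter with $r(h_1)=1$ has exponent sum $0$, so the clauses of type (2) are $\{1\}$ too. The clauses of type (3) are $\{a^{-1}a\}=\{1\}$ and $\{b\}$. So $R$ satisfies this scheme iff $b\in R$. In that case $F/R$ is cyclic, generated by the image of $a$. The scheme records one particular way of being a quotient of $\mathbb Z$, and there are others: for $R=\langle\langle ba^{-1}\rangle\rangle$ the quotient $F/R\cong\mathbb Z$ is also generated by the image of $a$, yet $b\notin R$. This $R$ satisfies the scheme with $v_2=x_1$, whose last clause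 is $\{a^{-1}b\}$.

**Lemma 8.** Let $R\trianglelefteq F$. Then $F/R\preccurlyeq G$ iff $R$ satisfies some scheme over $G$.

*Proof.* Let $\pi:F\to K=F/R$ be the projection.

**Step 1.** *We show that a satisfied scheme produces an epimorphism.* Suppose $R$ satisfies $\sigma$. The first part of (1) says that for $s,s'\in S$ there is $s''\in S$ with $\pi(s)\pi(s')^{-1}=\pi(s'')$. So $\pi(S)$, which is nonempty and finite, is a finite subgroup of $\pi(E)$. The second part says that conjugation by $\pi(e_l)$ maps $\pi(S)$ into itself, and hence onto itself by finiteness. Thus $\pi(S)\trianglelefteq\pi(E)$. By (2), every relation $r(h)=1$ of $H$ gives $r(\pi(u))\in\pi(S)$. So $h_i\mapsto\pi(u_i)\pi(S)$ defines a homomorphism $H\to\pi(E)/\pi(S)$. By (3), $\pi(e_l)\pi(S)=v_l(\pi(u))\pi(S)$ is in its image for each $l$, so it is onto. As $\pi(E)$ has finite index in $K$, we get $K\preccurlyeq G$.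

**Step 2.** *We show that an epimorphism produces a satisfied scheme.* Let $\psi:H\to K^\circ/N^\circ$ be an epimorphism as in the definition of $K\preccurlyeq G$. Put $E=\pi^{-1}(K^\circ)$, which has finite index in $F$. Choose a finite nonempty $S\subset E$ with $\pi(S)=N^\circ$, choose $u_i\in E$ with $\psi(h_i)=\pi(u_i)N^\circ$, and, $\psi$ being onto, choose words $v_l$ with $\psi(v_l(h))=\pi(e_l)N^\circ$. The clauses of type (1) meet $R$ because $\pi(S)=N^\circ$ is a subgroup normalized by $\pi(E)=K^\circ$. If $r(h)=1$, then $\pi(r(u))\in N^\circ=\pi(S)$, so $r(u)s^{-1}\in R$ for some $s\in S$. Finally $\pi(v_l(u))N^\circ=\psi(v_l(h))=\pi(e_l)N^\circ$ gives $v_l(u)^{-1}e_ls^{-1}\in R$ for some $s\in S$. $\square$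

Satisfaction is monotone: if $R$ satisfies $\sigma$ and $R\le R'$, then $R'$ satisfies $\sigma$. This simple remark is the source of the main difficulty.

## 5. Killing powers one at a time, and protecting a missed clause

Let $G$ be non-large, let $\sigma_1,\sigma_2,\dots$ be all schemes over $G$, and let $f_1,f_2,\dots$ be all elements of $F$. A natural plan is to build $1=R_0\le R_1\le\cdots$ with $F/R_i$ always large, forcing a power of $f_i$ into $R_i$ at step $i$. The quotient by the union is then a torsion group. At step $i$ the group $F/R_{i-1}$ is large and $G$ is not, so $F/R_{i-1}\not\preccurlyeq G$. By Lemma 8, $R_{i-1}$ does not satisfy $\sigma_i$, and some clause $W_i$ of $\sigma_i$ misses $R_{i-1}$.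

This plan stops working at one exact point: the subgroups $R_i$ grow, and a clause missed by $R_{i-1}$ may be hit later. For instance let $G=H=\mathbb Z^2$ with its standard generators, $E=F$ with generators $a,b$, $S=\{1\}$, $u=(a,b)$, $v_1=x_1$, $v_2=x_2^{-5}$. One clause of type (3) is $\{v_2(u)^{-1}b\}=\{b^6\}$, and $R_0=1$ misses it. If we then treat $f=b$ and add the relation $b^6=1$, the quotient $\mathbb Z*\mathbb Z/6$ is still large, but the clause $\{b^6\}$ is now hit.

The remedy is to protect each missed clause by a finite-index subgroup. In the example let $M$ be the kernel of $F\to\mathbb Z/7$, $a\mapsto0$, $b\mapsto1$. Then $b^6\notin M$. If from now on all relators are chosen inside $M$, then $b^6$ can never be reached. We may still add $b^7=1$, since $b^7\in M$, and $\mathbb Z*\mathbb Z/7$ is large. In general we shall choose $M_i\trianglelefteq F$ of finite index with $R_{i-1}\le M_i$ and $M_i\cap W_i=\emptyset$, and use only exponents divisible by $|F/M_i|$. For this we need two facts: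

- largeness must survive the relation $g^n=1$ for *all* multiples $n$ of some $n_0$, so that $n$ can be made divisible by $|F/M_i|$ as well;
- $F/R_{i-1}$ must be residually finite, so that a finite set missed by $R_{i-1}$ is missed by a finite-index subgroup containing $R_{i-1}$.

These are Lemmas 10 and 11 below.

## 6. Largeness survives a high power and the residual quotient

The first lemma rests on a theorem from B. Baumslag, S. J. Pride, *Groups with two more generators than relators*, J. London Math. Soc. (2) 17 (1978) 425–426. We include a proof.

**Theorem 9 (Baumslag–Pride).** A group having a finite presentation with at least two more generators than relators is large.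

*Proof.* Let $X$ be free of rank $d$ and let $P=X/\langle\langle w_1,\dots,w_r\rangle\rangle_X$ with $d\ge r+2$.

**Step 1.** *We find a basis of $X$ in which one letter has exponent sum $0$ in all relators.* A homomorphism $X\to\mathbb Z$ killing all $w_j$ is an integer solution of $r$ homogeneous linear equations in $d>r$ unknowns, the values on the basis. There is a nonzero solution, and after dividing by the greatest common divisor it is an epimorphism $\theta:X\to\mathbb Z$. Replacing a basis element $x_i$ by $x_ix_j^{\pm1}$, permuting the basis, and inverting basis elements, we can run the Euclidean algorithm on the values. We arrive at a basis $t,y_2,\dots,y_d$ with $\theta(t)=1$ and $\theta(y_i)=0$.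

The kernel of $\theta$ is the normal closure of the $y_i$, and it is generated by the elements $t^ly_it^{-l}$, $l\in\mathbb Z$. So each $w_j$ is a product of finitely many elements $t^ly_i^{\pm1}t^{-l}$. Replacing each $w_j$ by a conjugate $t^cw_jt^{-c}$, which does not change $P$, we may assume that all exponents $l$ that occur lie in $\{0,1,\dots,m\}$ for some $m\ge0$.

**Step 2.** *We write down a presentation of a finite-index subgroup.* Let $n>(d-1)m$. As $d\ge2$, also $n>m$. Let $X_n$ be the kernel of $X\to\mathbb Z/n$, $t\mapsto1$, $y_i\mapsto0$. With the transversal $1,t,\dots,t^{n-1}$, the Schreier method gives the basis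
$$s=t^n,\qquad y_{i,k}=t^ky_it^{-k}\quad(2\le i\le d,\ 0\le k<n)$$
of $X_n$. The relators lie in $X_n$, and $X=\bigcup_kX_nt^k$. So $\langle\langle w_1,\dots,w_r\rangle\rangle_X$ is the normal closure in $X_n$ of the $nr$ elements $t^kw_jt^{-k}$, $0\le k<n$. The image $P_n$ of $X_n$ in $P$ has finite index and is presented by the generators $s,y_{i,k}$ and these $nr$ relators. Each of them is a product of elements $t^ly_i^{\pm1}t^{-l}$ with $0\le l\le n-1+m$. For $l<n$ this is $y_{i,l}^{\pm1}$. For $l=n+l'$ with $0\le l'<m$ it is $s\,y_{i,l'}^{\pm1}s^{-1}$.

**Step 3.** *We split off $s$ as a free factor.* Add the relations $y_{i,k}=1$ for all $i$ and all $0\le k<m$. Then all factors $sy_{i,l'}^{\pm1}s^{-1}$ become trivial, and $s$ disappears from the relators. The resulting quotient of $P_n$ is $\langle s\rangle*H$, where $H$ has $(d-1)(n-m)$ generators and $nr$ relators. Since $d-1\ge r+1$,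
$$(d-1)(n-m)-nr\ \ge\ n-(d-1)m\ >\ 0.$$
So $H$ has infinite abelianization and maps onto $\mathbb Z$. Hence $P_n$ maps onto $\mathbb Z*\mathbb Z=F_2$, and $P$ is large. $\square$

Consider a single relation $g^n=1$ added to $F_2$. This gives two generators and one relator, a difference of only $1$. But pass to a subgroup of index $j$: the number of generators is $1+j$, while the number of relators is $j$ divided by the order of $g$ in the finite quotient. For a high power, most of the conjugate relators coincide, and the difference becomes large. This count is the content of the next lemma (cf. Lackenby; Olshanskii–Osin). We write $\langle\langle\cdot\rangle\rangle_Q$ for the normal closure in $Q$.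

**Lemma 10.** Let $Q$ be large and $g\in Q$. There is $n_0\ge1$ such that $Q/\langle\langle g^n\rangle\rangle_Q$ is large for every positive multiple $n$ of $n_0$.

*Proof.*

**Step 1.** *We transfer the question to a free group.* Some finite-index subgroup of $Q$ maps onto $F_2$. Let $N\trianglelefteq Q$ be its normal core, of index $m$ in $Q$. The image of $N$ has finite index in $F_2$. So there is an epimorphism $\varepsilon:N\to L$ with $L$ free of finite rank $r\ge2$. Let $T$ be a transversal, $Q=NT$, $|T|=m$. We have $g^m\in N$, hence $tg^mt^{-1}\in N$ for $t\in T$. Let $k\ge1$. Every conjugate of $g^{mk}$ in $Q$ has the form $\nu t\,g^{mk}\,t^{-1}\nu^{-1}=\nu(tg^mt^{-1})^k\nu^{-1}$ with $\nu\in N$, $t\in T$. So $\langle\langle g^{mk}\rangle\rangle_Q$ is the normal closure in $N$ of $\{(tg^mt^{-1})^k:t\in T\}$. Put $f_t=\varepsilon(tg^mt^{-1})\in L$. Then $\varepsilon$ induces an epimorphism from $N/\langle\langle g^{mk}\rangle\rangle_Q$, a finite-index subgroup of $Q/\langle\langle g^{mk}\rangle\rangle_Q$, onto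
$$\bar L=L/\langle\langle f_t^k:t\in T\rangle\rangle_L.$$
It suffices that $\bar L$ be large.

**Step 2.** *We choose a finite quotient of $L$ in which the $f_t$ have large order.* Since $L$ is torsion-free, the elements $f_t^a$ with $f_t\ne1$, $1\le a\le m$, are finitely many nontrivial elements. Since $L$ is residually finite, there is $M\trianglelefteq L$ of finite index $j$ that contains none of them. So whenever $f_t\ne1$, the order $o_t$ of $f_tM$ in $L/M$ is at least $m+1$. Let $k$ be any positive multiple of $j$. Then $f_t^k\in M$ for all $t$.

**Step 3.** *We count the relators of the image of $M$.* Let $f_t\ne1$, and let $C_t$ be a left transversal of $M\langle f_t\rangle$ in $L$. As $M\langle f_t\rangle/M$ has order $o_t$, we have $|C_t|=j/o_t$. Every $x\in L$ lies in some $cM\langle f_t\rangle=Mc\langle f_t\rangle$, so $x=\mu cf_t^a$ with $\mu\in M$, and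
$$xf_t^kx^{-1}=\mu\,(cf_t^kc^{-1})\,\mu^{-1}.$$
So $\langle\langle f_t^k\rangle\rangle_L$ is the normal closure in $M$ of the $j/o_t$ elements $cf_t^kc^{-1}\in M$, $c\in C_t$. Hence $M/\langle\langle f_t^k:t\in T\rangle\rangle_L$, which has finite index in $\bar L$, has a presentation with
$$\operatorname{rank}M=1+j(r-1)\ge j+1$$
generators and at most $m\cdot\frac{j}{m+1}<j$ relators. The number of relators is an integer, so it is at most $j-1$, and the difference is at least $2$. By Theorem 9 this group is large, and so is $\bar L$. Since $k$ was an arbitrary multiple of $j$, the number $n_0=mj$ has the required property. $\square$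

**Definition.** For a group $Q$ let $\mathrm{Res}(Q)$ be the intersection of all finite-index subgroups of $Q$. It is a normal subgroup, and $Q/\mathrm{Res}(Q)$ is residually finite. For example $\mathrm{Res}(F_2)=1$.

**Lemma 11.** If $Q$ is large, then $Q/\mathrm{Res}(Q)$ is large.

*Proof.* Let $N\le Q$ have finite index and let $\varepsilon:N\to F_2$ be onto. As $F_2$ is residually finite, $\ker\varepsilon$ is an intersection of finite-index subgroups of $N$, and these have finite index in $Q$. So $\mathrm{Res}(Q)\le\ker\varepsilon$, and $N/\mathrm{Res}(Q)$, of finite index in $Q/\mathrm{Res}(Q)$, maps onto $F_2$. $\square$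

We shall use the two lemmas together, in the following form. It is stated for a *condition*, and conditions will return in Section 9.

**Definition (condition).** A *condition* is a pair $(R,M)$ of normal subgroups of $F$ with $R\le M$, $|F:M|<\infty$, and $F/R$ large and residually finite. Write $(R',M')\le(R,M)$ if $R\le R'$ and $M'\le M$.

For example $(1,F)$ is a condition. Think of $R$ as the relations already imposed and of $M$ as the region in which all future relations will lie.

**Lemma 12.** For every condition $(R,M)$ and every $f\in F$ there is a condition $(R',M)\le(R,M)$ such that some positive power of $f$ lies in $R'$. Consequently there is a chain of conditions $(R^{(j)},M)$, $j\ge0$, with $R^{(0)}=R$, $R^{(0)}\le R^{(1)}\le\cdots$, and $F/\bigcup_jR^{(j)}$ a torsion group.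

*Proof.* Apply Lemma 10 to $Q=F/R$ and $g=fR$, and let $n=n_0\cdot|F/M|$. With $R''=R\langle\langle f^n\rangle\rangle_F$, the group $F/R''=Q/\langle\langle g^n\rangle\rangle_Q$ is large. As $|F/M|$ divides $n$, we have $f^n\in M$, so $R''\le M$. Define $R'\ge R''$ by $R'/R''=\mathrm{Res}(F/R'')$. Since $M/R''$ has finite index in $F/R''$, it contains $\mathrm{Res}(F/R'')$, so $R'\le M$. By Lemma 11, $F/R'$ is large, and it is residually finite. So $(R',M)$ is a condition. For the second statement, treat $f_1,f_2,\dots$ one after another. $\square$

## 7. A torsion group not below countably many given groups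

**Proposition 13.** Let $G^{(1)},G^{(2)},\dots$ be countably many finitely generated non-large groups. There is a 2-generator residually finite torsion group $K$ with $K\not\preccurlyeq G^{(m)}$ for all $m$.

*Proof.* Let $\sigma_1,\sigma_2,\dots$ enumerate all schemes over all the $G^{(m)}$, and let $f_1,f_2,\dots$ enumerate the elements of $F$.

**Step 1.** *We construct conditions that miss one clause of every scheme.* We build conditions $(1,F)=(R_0,M_0)\ge(R_1,M_1)\ge\cdots$ such that for each $i\ge1$ some positive power of $f_i$ lies in $R_i$, and $M_i\cap W_i=\emptyset$ for some clause $W_i$ of $\sigma_i$.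

Suppose $(R_{i-1},M_{i-1})$ is given, and let $\sigma_i$ be a scheme over $G^{(m)}$. Since $F/R_{i-1}$ is large and $G^{(m)}$ is not, $F/R_{i-1}\not\preccurlyeq G^{(m)}$ by Lemma 5(3). By Lemma 8, $R_{i-1}$ does not satisfy $\sigma_i$, so $W_i\cap R_{i-1}=\emptyset$ for some clause $W_i$. For each $w\in W_i$ residual finiteness of $F/R_{i-1}$ gives a finite-index normal subgroup of $F$ that contains $R_{i-1}$ but not $w$. Let $M'$ be the intersection of these finitely many subgroups. Then $R_{i-1}\le M'$ and $M'\cap W_i=\emptyset$. Put $M_i=M_{i-1}\cap M'$. Then $R_{i-1}\le M_i$, so $(R_{i-1},M_i)$ is a condition. Lemma 12, applied to it and to $f_i$, gives a condition $(R_i,M_i)$ with a positive power of $f_i$ in $R_i$.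

**Step 2.** *We check that the limit is still confined to every $M_i$.* Let $R=\bigcup_iR_i$. For $j\ge i$ we have $R_j\le M_j\le M_i$, and for $j\le i$ we have $R_j\le R_i\le M_i$. So $R\le M_i$ for all $i$. To obtain a residually finite quotient, define $R^*\ge R$ by $R^*/R=\mathrm{Res}(F/R)$. Each $M_i$ has finite index in $F$ and contains $R$, so $R^*\le M_i$.

**Step 3.** *We read off the properties of $K=F/R^*$.* For every $i$ we have $R^*\cap W_i\subseteq M_i\cap W_i=\emptyset$. So $R^*$ satisfies none of the schemes $\sigma_i$, and by Lemma 8, $K\not\preccurlyeq G^{(m)}$ for all $m$. The group $K$ has two generators and is residually finite. It is torsion because every $f_i$ has a positive power in $R\le R^*$. $\square$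

**Proof of Theorem 1.** Let $G$ be finitely generated with $G\prec F_2$, that is, not large. Proposition 13 gives a finitely generated torsion group $K$ with $K\not\preccurlyeq G$. Put $G_1=G\times K$. Then $G\preccurlyeq G_1$, as $G$ is a quotient of $G_1$. Also $G_1\not\preccurlyeq G$, since otherwise $K\preccurlyeq G_1\preccurlyeq G$. And $G_1$ is finitely generated and, by Lemma 7, not large, because torsion groups are not large. So $G\prec G_1\prec F_2$. Repeating the argument with $G_1$ in place of $G$, and so on, we obtain $G=G_0\prec G_1\prec G_2\prec\cdots$ with all $G_i\prec F_2$, an infinite strictly ascending chain in $\mathrm{Fil}_{\mathcal F}(G)$. So $\mathrm{Fil}_{\mathcal F}(G)$ does not satisfy the maximum chain condition.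

If $G\simeq F_2$, then $\mathrm{Fil}_{\mathcal F}(G)=\{[F_2]\}$, as we saw in Section 2, and the condition holds trivially. Since $G\preccurlyeq F_2$ always holds, the two cases are exhaustive. $\blacksquare$

## 8. Sparse wreath products: countable sets are bounded below $[F_2]$

To continue the chain past $\omega$ we need, for given non-large $G_1,G_2,\dots$, one finitely generated non-large group above all of them. The direct sum of the $G_i$ is in general not finitely generated. A finitely generated subgroup of $\prod_iG_i$ may well be large even if every factor is finite: $F_2$ is residually finite, so it embeds in a product of finite groups. Lemma 7 has no version for infinitely many factors. The way out is a 2-generator subgroup of a product in which *interaction between different conjugates of a generator is confined to finitely many factors*. Modulo that finite interaction the group is metabelian, and each finite part is controlled by Lemma 7.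

**Proposition 14.** Let $G_1,G_2,\dots$ be finitely generated non-large groups. There is a 2-generator non-large group $W$ with $G_i\preccurlyeq W$ for all $i$.

*Proof.*

**Step 1.** *We define $W$.* Let $g_{i,0},\dots,g_{i,d_i-1}$ ($d_i\ge1$) generate $G_i$, and let $n_i=id_i$. Let $B_i=G_i^{\mathbb Z/n_i}$ be the group of functions $\mathbb Z/n_i\to G_i$, and $\Gamma_i=B_i\rtimes\langle t_i\rangle$, where $t_i$ has order $n_i$ and $(t_ift_i^{-1})(p)=f(p-1)$. Let $x_i\in B_i$ have
$$x_i(ij)=g_{i,j}\quad(0\le j<d_i),\qquad x_i=1\ \text{elsewhere}.$$
The generators are placed at distance $i$. For $i=2$, $d_2=2$ the function $x_2$ on $\mathbb Z/4$ has the values $g_{2,0},1,g_{2,1},1$. In $\prod_i\Gamma_i$ put $t=(t_i)_i$, $x=(x_i)_i$, and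
$$W=\langle t,x\rangle,\qquad B=\langle t^kxt^{-k}:k\in\mathbb Z\rangle.$$
Then $B\trianglelefteq W$, $B\le\prod_iB_i$, and $W/B$ is cyclic, generated by $tB$. Let $\mathrm{pr}_i:W\to\Gamma_i$ be the projections.

**Step 2.** *We show $G_i\preccurlyeq W$.* Let $W_i=B\langle t^{n_i}\rangle$. It contains $B$, so it is normal in $W$, and its index is at most $n_i$. Since $t_i^{n_i}=1$, we have $\mathrm{pr}_i(W_i)\le B_i$. So for each $p\in\mathbb Z/n_i$ evaluation of the $i$-th coordinate at $p$ is a homomorphism $\mathrm{ev}_{i,p}:W_i\to G_i$. By abuse of notation let $p$ also be an integer representing this residue class. As $(t_i^cx_it_i^{-c})(p)=x_i(p-c)$, the element $t^{p-k}xt^{k-p}\in B$ is sent to $x_i(k)$. Taking $k=ij$ we reach every generator $g_{i,j}$. So $\mathrm{ev}_{i,p}$ is onto, and $G_i\preccurlyeq W$ by Lemma 5(1).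

**Step 3.** *We show that $W$ is metabelian modulo elements with finitely many nontrivial coordinates.* Put
$$D_m=\{w\in B:\mathrm{pr}_i(w)=1\text{ for all }i>m\},\qquad D=\bigcup_mD_m,$$
$$C_m=\{w\in W:\mathrm{pr}_i(w)=1\text{ for all }i\le m\}.$$
These are normal in $W$, and $[D_m,C_m]=1$, because in every coordinate an element of one of the two groups is trivial. Let $k\ne0$. The supports of $x_i$ and $t_i^kx_it_i^{-k}$ lie in $i\mathbb Z/n_i\mathbb Z$ and $(k+i\mathbb Z)/n_i\mathbb Z$. As $i\mid n_i$, these sets are disjoint unless $i\mid k$. Functions with disjoint supports commute. So the $i$-th coordinate of $[x,t^kxt^{-k}]$ is trivial for all $i>|k|$, and $[x,t^kxt^{-k}]\in D$. Conjugating by powers of $t$, we see that any two of the generators $t^kxt^{-k}$ of $B$ commute modulo $D$. Thus $B/D$ is abelian. Since $W/B$ is cyclic, $W/D$ is metabelian.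

**Step 4.** *We show that $W$ is not large.* Suppose $V\le W$ has finite index and $\varphi:V\to F_2$ is onto. If $\varphi(D_m\cap V)=1$ for all $m$, then $\varphi(D\cap V)=1$, and $\varphi$ factors through $V/(V\cap D)$, which is isomorphic to a subgroup of the metabelian group $W/D$. This is impossible, as $F_2$ is not solvable. So fix $m$ with $\varphi(D_m\cap V)\ne1$. The groups $\varphi(D_m\cap V)$ and $\varphi(C_m\cap V)$ are commuting normal subgroups of $F_2$, so $\varphi(C_m\cap V)=1$ by Lemma 6. Hence $\varphi$ factors through $V/(C_m\cap V)$, which is the image $\bar V$ of $V$ in $\Gamma_1\times\dots\times\Gamma_m$.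

Let $U=\bar V\cap(B_1\times\dots\times B_m)$. It has finite index in $\bar V$, since each $B_i$ has finite index in $\Gamma_i$. So $U$ maps onto a finite-index subgroup of $F_2$, and $U$ is large. On the other hand, $U$ is a subgroup of the finite product $\prod_{i\le m}G_i^{n_i}$. The subgroup $V\cap W_1\cap\dots\cap W_m$ of $W$ has finite index, and its image in $\Gamma_1\times\dots\times\Gamma_m$ lies in $U$. So for $i\le m$ and $p\in\mathbb Z/n_i$ the $(i,p)$-coordinate projection of $U$ contains $\mathrm{ev}_{i,p}(V\cap W_1\cap\dots\cap W_m)$, which has finite index in $G_i$ because $\mathrm{ev}_{i,p}:W_i\to G_i$ is onto. By Lemma 7, $U$ is not large, a contradiction. $\square$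

**Proof of Theorem 2.** For the empty set, $[1]$ is a strict upper bound. Let a nonempty countable set of classes $[G_i]\ne[F_2]$ be given, with entries repeated if it is finite. The groups $G_i$ are not large. Take $W$ from Proposition 14 and a finitely generated torsion group $K\not\preccurlyeq W$ from Proposition 13. Put $G'=W\times K$. It is finitely generated and, by Lemma 7, not large. We have $G_i\preccurlyeq W\preccurlyeq G'$. Also $G'\not\preccurlyeq G_i$, since otherwise $K\preccurlyeq G'\preccurlyeq G_i\preccurlyeq W$. So $G_i\prec G'\prec F_2$ for all $i$.

For the chain, set $G_0=G$. For $0<\alpha<\omega_1$ the set $\{[G_\beta]:\beta<\alpha\}$ is countable, and we let $G_\alpha$ be a finitely generated group whose class is a strict upper bound of it in $\mathcal F\setminus\{[F_2]\}$. $\blacksquare$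

## 9. A binary tree of torsion groups: antichains of cardinality $2^{\aleph_0}$

For Theorem 3 we want torsion groups $K_\alpha$, one for each infinite binary sequence $\alpha\in2^\omega$, such that $K_\alpha\not\preccurlyeq G\times K_{\beta_1}\times\dots\times K_{\beta_n}$ whenever $\alpha\notin\{\beta_1,\dots,\beta_n\}$. Producing groups one after another by Proposition 13 gives only that each new group is not below the earlier ones, with no control in the other direction. So all $K_\alpha$ must be built at the same time, along a tree. Then a new difficulty appears: the target $G\times\prod_iK_{\beta_i}$ is itself unfinished when we have to diagonalize against it. The finite stage $G\times\prod_iF/R_{\beta_i}$ is useless as a target when $n\ge1$, because it is large. We overcome this by looking ahead to *some* torsion completion of the target, finding a missed clause there, and noting that the clause uses only a finite stage of that completion.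

**Schemes over a varying target.** Fix a finitely generated $G\prec F_2$ and an epimorphism $F(Y)\to G$ with $Y$ finite. For $n\ge0$ let $\Phi_n$ be the free product of $F(Y)$ and $n$ copies of $F$. For $R_1,\dots,R_n\trianglelefteq F$ let
$$\rho=\rho_{R_1,\dots,R_n}:\Phi_n\to G\times F/R_1\times\dots\times F/R_n$$
be the epimorphism that maps $F(Y)$ to $G$ and the $i$-th copy of $F$ to $F/R_i$, each in the natural way and trivially to the other coordinates. The free product retracts onto each of its free factors. An element of $\Phi_n$ lies in $\ker\rho$ iff its image in $G$ is trivial and, for each $i$, its image in the $i$-th copy of $F$ lies in $R_i$. Two properties follow.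

- Monotonicity: if $R_i\le R_i'$ for all $i$, then $\ker\rho_{R_1,\dots,R_n}\le\ker\rho_{R_1',\dots,R_n'}$.
- Continuity: if $R_i=\bigcup_jR_i^{(j)}$ are ascending unions, then $\ker\rho_{R_1,\dots,R_n}=\bigcup_j\ker\rho_{R_1^{(j)},\dots,R_n^{(j)}}$. Indeed, for an element of the left side, each of the finitely many images lies in some $R_i^{(j)}$, and the largest of these $j$ serves for all $i$.

**Definition ($n$-scheme).** Fix a finite generating tuple for each finite-index subgroup of $\Phi_n$. An *$n$-scheme* is a tuple $\sigma=(J,E,S,u,v)$ as in Section 4, but with $H$ replaced by a finite-index subgroup $J\le\Phi_n$ with fixed generators $h=(h_1,\dots,h_d)$. Clauses (1) and (3) are as before. For given $R_1,\dots,R_n$, the clauses (2) are the sets $\{r(u)s^{-1}:s\in S\}$ for all words $r$ with $r(h)\in\ker\rho_{R_1,\dots,R_n}$. We say that $(R;R_1,\dots,R_n)$ *satisfies* $\sigma$ if $R$ meets all clauses.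

The $n$-schemes themselves do not depend on $R_1,\dots,R_n$. Only the supply of clauses of type (2) does, and by monotonicity it grows when the $R_i$ grow. There are countably many $n$-schemes, for all $n\ge0$ together.

**Lemma 15.** $F/R\preccurlyeq G\times F/R_1\times\dots\times F/R_n$ iff $(R;R_1,\dots,R_n)$ satisfies some $n$-scheme.

*Proof.* Let $\pi:F\to F/R$ be the projection. For $J\le\Phi_n$ of finite index, $\rho(J)$ has finite index in the target and is generated by $\rho(h_1),\dots,\rho(h_d)$. A word $r$ satisfies $r(\rho(h))=1$ iff $r(h)\in\ker\rho$. If the $n$-scheme is satisfied, then exactly as in Step 1 of Lemma 8, $\pi(S)$ is a finite normal subgroup of $\pi(E)$, the assignment $\rho(h_i)\mapsto\pi(u_i)\pi(S)$ defines a homomorphism $\rho(J)\to\pi(E)/\pi(S)$ by (2), and it is onto by (3). Conversely, let $\psi:H\to K^\circ/N^\circ$ be an epimorphism from a finite-index subgroup $H$ of the target, where $K^\circ$ has finite index in $F/R$ and $N^\circ$ is a finite normal subgroup of $K^\circ$. Put $J=\rho^{-1}(H)$, so that $\rho(J)=H$. Choose $E=\pi^{-1}(K^\circ)$, a finite $S\subset E$ with $\pi(S)=N^\circ$, elements $u_i\in E$ with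 $\psi(\rho(h_i))=\pi(u_i)N^\circ$, and words $v_l$ with $\psi(v_l(\rho(h)))=\pi(e_l)N^\circ$. As in Step 2 of Lemma 8, all clauses meet $R$. $\square$

**Lemma 16.** Let conditions $(R_\tau,M_\tau)$ be given for all $\tau$ in a finite set of nodes. Let $\sigma$ be an $n$-scheme, and let $\tau_0,\tau_1,\dots,\tau_n$ be nodes, possibly with repetitions among $\tau_1,\dots,\tau_n$, such that $\tau_0\notin\{\tau_1,\dots,\tau_n\}$. Then one can pass to smaller conditions such that $M_{\tau_0}\cap W=\emptyset$ for some clause $W$ of $\sigma$ with respect to the new $R_{\tau_1},\dots,R_{\tau_n}$. This conclusion persists under passing to smaller conditions at all nodes.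

*Proof.*

**Step 1.** *We look ahead to a torsion completion of the target.* For each node $\tau\in\{\tau_1,\dots,\tau_n\}$ Lemma 12 gives a chain of conditions $(R_\tau^{(j)},M_\tau)$ with $R_\tau^{(0)}=R_\tau$ whose union $R_\tau^*$ has torsion quotient $F/R^*_\tau$. By Lemma 7, $G\times\prod_{i=1}^nF/R^*_{\tau_i}$ is not large, while $F/R_{\tau_0}$ is large. So $F/R_{\tau_0}\not\preccurlyeq G\times\prod_iF/R^*_{\tau_i}$. By Lemma 15, some clause $W$ of $\sigma$ with respect to the $R^*_{\tau_i}$ is disjoint from $R_{\tau_0}$.

**Step 2.** *We come back to a finite stage.* If $W$ is of type (2), with word $r$, then $r(h)\in\ker\rho_{R^*_{\tau_1},\dots,R^*_{\tau_n}}$. By continuity $r(h)\in\ker\rho_{R^{(j)}_{\tau_1},\dots,R^{(j)}_{\tau_n}}$ for some $j$. If $W$ is of type (1) or (3), take $j=0$. Replace $(R_\tau,M_\tau)$ by the smaller condition $(R_\tau^{(j)},M_\tau)$ for $\tau\in\{\tau_1,\dots,\tau_n\}$. Now $W$ is a clause with respect to the new $R_{\tau_i}$. As $\tau_0\notin\{\tau_1,\dots,\tau_n\}$, the group $R_{\tau_0}$ has not changed, and $W$ is still disjoint from it.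

**Step 3.** *We protect the clause.* Since $F/R_{\tau_0}$ is residually finite and $W$ is finite, there is a finite-index $M'\trianglelefteq F$ with $R_{\tau_0}\le M'$ and $M'\cap W=\emptyset$. Replace $M_{\tau_0}$ by $M_{\tau_0}\cap M'$.

For persistence, note that when we pass to smaller conditions $M_{\tau_0}$ shrinks, and $W$ remains a clause because $\ker\rho$ grows with the $R_{\tau_i}$. $\square$

**Proof of Theorem 3.** Let $\sigma_1,\sigma_2,\dots$ enumerate all $n$-schemes for all $n\ge0$, and $f_1,f_2,\dots$ the elements of $F$.

**Step 1.** *We build conditions along the binary tree.* We define conditions $(R_\tau,M_\tau)$ for finite binary strings $\tau$. Put $(R_\emptyset,M_\emptyset)=(1,F)$. Suppose the conditions of level $k$ are given. Start each of the nodes $\tau0,\tau1$ with a copy of $(R_\tau,M_\tau)$. Then perform, one after another, the following finitely many tasks, each time passing to smaller conditions on level $k+1$: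

- apply Lemma 12 with $f_{k+1}$ at every node of level $k+1$;
- apply Lemma 16 to each $\sigma_l$ with $l\le k+1$ and, if $\sigma_l$ is an $n$-scheme, to every tuple $(\tau_0;\tau_1,\dots,\tau_n)$ of nodes of level $k+1$ with $\tau_0\notin\{\tau_1,\dots,\tau_n\}$.

The conditions reached at the end are the conditions of level $k+1$. By persistence, at the end of level $k+1$ the conclusions of all applications of Lemma 16 at this level hold simultaneously.

**Step 2.** *We pass to the branches.* For $\alpha\in2^\omega$ let $\alpha|k$ be its initial segment of length $k$. Put $R_\alpha=\bigcup_kR_{\alpha|k}$ and $K_\alpha=F/R_\alpha$. For $j\ge k$ we have $R_{\alpha|j}\le M_{\alpha|j}\le M_{\alpha|k}$, and for $j\le k$ we have $R_{\alpha|j}\le R_{\alpha|k}\le M_{\alpha|k}$. So $R_\alpha\le M_{\alpha|k}$ for all $k$. Each $f_{k+1}$ has a positive power in $R_{\alpha|(k+1)}$, so $K_\alpha$ is a torsion group.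

**Step 3.** *We prove that if $\alpha\notin\{\beta_1,\dots,\beta_n\}$, then*
$$K_\alpha\not\preccurlyeq G\times K_{\beta_1}\times\dots\times K_{\beta_n}. \tag{1}$$
Let $\sigma_l$ be any $n$-scheme. Choose $k\ge l$ so large that $\alpha|k\notin\{\beta_1|k,\dots,\beta_n|k\}$. At level $k$ Lemma 16 was applied to $\sigma_l$ and the tuple $(\alpha|k;\beta_1|k,\dots,\beta_n|k)$. So there is a clause $W$ of $\sigma_l$ with respect to $R_{\beta_1|k},\dots,R_{\beta_n|k}$ with $W\cap M_{\alpha|k}=\emptyset$. By monotonicity $W$ is also a clause with respect to $R_{\beta_1},\dots,R_{\beta_n}$. As $R_\alpha\le M_{\alpha|k}$, we have $W\cap R_\alpha=\emptyset$, and $(R_\alpha;R_{\beta_1},\dots,R_{\beta_n})$ does not satisfy $\sigma_l$. Since $\sigma_l$ was an arbitrary $n$-scheme, Lemma 15 gives (1).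

**Step 4.** *We define the embedding.* For finite $A\subset2^\omega$ put
$$X_A=G\times\prod_{\alpha\in A}K_\alpha.$$
It is finitely generated, it is $\succcurlyeq G$, and it is not large by Lemma 7. So $[X_A]\in\mathrm{Fil}_{\mathcal F}(G)\setminus\{[F_2]\}$. If $A\subseteq A'$, then $X_A$ is a quotient of $X_{A'}$, so $X_A\preccurlyeq X_{A'}$. If $A\not\subseteq A'$, choose $\alpha\in A\setminus A'$. Then $X_A\preccurlyeq X_{A'}$ would give $K_\alpha\preccurlyeq X_A\preccurlyeq X_{A'}$, contradicting (1) with $\{\beta_1,\dots,\beta_n\}=A'$. Hence $X_A\preccurlyeq X_{A'}$ iff $A\subseteq A'$, and $A\mapsto[X_A]$ is an order-embedding of the poset of finite subsets of $2^\omega$, a set of cardinality $2^{\aleph_0}$. Distinct singletons are incomparable under inclusion, so the classes $[X_{\{\alpha\}}]$, $\alpha\in2^\omega$, form an antichain of cardinality $2^{\aleph_0}$. $\blacksquare$
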